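\title{Small-time local controllability does not imply continuous reachability: a polynomial counterexample}

\begin{abstract}
For a locally controllable analytic system, can the small open-loop control that steers a state near the origin to the origin be chosen to depend continuously on that state? We show that the answer is no. The counterexample is a polynomial system with six states and five controls; a control-affine polynomial system with constant control vector fields fails in the same way. In both systems one coordinate can decrease only after the state has wound many times around a small torus along a line of irrational slope, and the arithmetic of the slope makes this possible only at a sparse sequence of scales, which a continuous family of controls cannot connect. We also show that the answer is yes when arbitrarily small normal loops with a bounded number of switchings exist.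
\end{abstract}

\section{Introduction}\label{sec:intro}

Consider a control system
\begin{equation}\label{eq:system}
\dot X=f(X,U),\qquad X\in\mathbb R^n,\quad U\in\mathbb R^m,
\end{equation}
with $f:\mathbb R^n\times\mathbb R^m\to\mathbb R^n$ and $f(0,0)=0$. Norms are Euclidean, and bounds and suprema of measurable controls are understood almost everywhere.

\begin{definition}\label{def:stlc}
System \eqref{eq:system} is \emph{locally controllable} (in small time) if for every $\varepsilon>0$ there is $\eta>0$ such that, for all $a,b\in\mathbb R^n$ with $|a|<\eta$ and $|b|<\eta$, there is a measurable control $U:[0,\varepsilon]\to\mathbb R^m$ with $|U(t)|\le\varepsilon$ for which the solution of $\dot X=f(X,U(t))$, $X(0)=a$, satisfies $X(\varepsilon)=b$.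
\end{definition}

\begin{definition}\label{def:reach}
The origin is \emph{locally continuously reachable in small time} for \eqref{eq:system} if for every $\tau>0$ there are a map $U\in C^0\big(\mathbb R^n;L^1((0,\tau);\mathbb R^m)\big)$ and $\varepsilon>0$ such that
\[
\sup\{|U(a)(t)| : t\in(0,\tau)\}\to0\quad\text{as }a\to0,
\]
and, whenever $|a|<\varepsilon$, the solution of $\dot X=f(X,U(a)(t))$, $X(0)=a$, satisfies $X(\tau)=0$.
\end{definition}

The question studied here is the following. \emph{If $f$ is analytic and \eqref{eq:system} is locally controllable, is the origin always locally continuously reachable in small time?}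

Local controllability gives everything in Definition~\ref{def:reach} except continuity. Indeed, let $\eta_j$ correspond to $\varepsilon=1/j$ in Definition~\ref{def:stlc}, with $\eta_j$ decreasing to $0$; for $\eta_{j+1}\le|a|<\eta_j$ and $1/j\le\tau$, steer $a$ to $0$ in time $1/j$ with a control bounded by $1/j$, and then apply the control $0$. So the question is whether the controls found at different scales $|a|$ can be fitted into one continuous family.

In the simplest cases they can, because the controls at small scales are rescaled copies of one another. For $\dot X=U^3$ on $\mathbb R$, take the constant control $U(a)=-(a/\tau)^{1/3}$. For a locally controllable linear system $\dot X=AX+BU$, the matrix $W=\int_0^\tau e^{-tA}BB^{\top}e^{-tA^{\top}}dt$ is invertible (if $p^{\top}Wp=0$, then $p^{\top}e^{-tA}B=0$ for all $t$, so $p^{\top}e^{-tA}X(t)$ is constant along every trajectory, which forces $p=0$), and $U(a)(t)=-B^{\top}e^{-tA^{\top}}W^{-1}a$ is linear in $a$ and gives $X(\tau)=e^{\tau A}(a-WW^{-1}a)=0$. More generally, many sufficient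 conditions for local controllability, in particular Sussmann's, imply that the origin is locally continuously reachable in small time; on the other hand, Sussmann showed that the global analogue of the question has a negative answer. For the local question, analyticity suggests the answer yes: a set defined by finitely many analytic equations and inequalities cannot accumulate at a point without containing an arc that ends there, so controls that exist at arbitrarily small scales ought to exist along a continuous family through all scales. Theorem~\ref{thm:C} below turns this argument into a proof when the controls depend on a bounded number of parameters. Without that bound the guess is wrong.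

\subsection*{The counterexamples}
Identify $\mathbb C$ with $\mathbb R^2$, write $a\wedge b=\operatorname{Im}(\bar ab)$ for $a,b\in\mathbb C$, and let
\[
\alpha=\sum_{k\ge1}3^{-k!}\in(0,\tfrac12).
\]
For $\zeta=(\rho,x,z)\in\mathbb R\times\mathbb C\times\mathbb C=\mathbb R^5$, with $x=x_1+ix_2$ and $z=z_1+iz_2$, and for $\nu=(\kappa,u,v)\in\mathbb R\times\mathbb C\times\mathbb C$, put
\begin{gather*}
S=x_2^2+z_2^2,\qquad D=x_2^2+z_1^2,\qquad P=(|x|^2-\rho^{16})^2+(|z|^2-\rho^{16})^2,\\
L=z\wedge v-\alpha\,x\wedge u,\qquad G=\rho^{20}S\,(D-\rho^{18}),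
\end{gather*}
\begin{equation}\label{eq:Q}
Q(\zeta,\nu)=P+\kappa^2S+L^2+G .
\end{equation}
The system
\[
(\Sigma)\qquad \dot\rho=\kappa,\quad\dot x=u,\quad\dot z=v,\quad\dot y=Q(\zeta,\nu)
\]
has state $(\zeta,y)\in\mathbb R^6$ and control $\nu\in\mathbb R^5$; it is polynomial and vanishes at the origin. The system
\[
(\Sigma')\qquad \dot\zeta=\nu,\quad\dot\nu=w,\quad\dot y=Q(\zeta,\nu)
\]
has state $(\zeta,\nu,y)\in\mathbb R^{11}$ and control $w\in\mathbb R^5$; it is control-affine, with polynomial drift vanishing at the origin and constant control vector fields.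

\begin{theorem}\label{thm:A}
The system $(\Sigma)$ is locally controllable, but its origin is not locally continuously reachable in small time: for no $\tau>0$ do $U$ and $\varepsilon$ as in Definition~\ref{def:reach} exist.
\end{theorem}

\begin{theorem}\label{thm:B}
The same holds for $(\Sigma')$.
\end{theorem}

\subsection*{A positive result}
Let $f$ be analytic near $0$ with $f(0,0)=0$, and let $K\ge1$. For $t=(t_1,\dots,t_K)\in\mathbb R^K$ and $c=(c_1,\dots,c_K)\in(\mathbb R^m)^K$, let $\mathcal E(a,t,c)$ be the point obtained from $a$ by following successively the flows of $f(\cdot,c_1),\dots,f(\cdot,c_K)$ during times $t_1,\dots,t_K$. The flow of an analytic vector field depends analytically on time, initial point and parameters, so $\mathcal E$ is defined and analytic for $|a|<h$, $|(t,c)|<h$, for some $h>0$. The set of \emph{normal loops} with $K$ pieces is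
\[
\mathcal N_K=\big\{(t,c):\ |(t,c)|<h,\ \ t_i>0\ \ \forall i,\ \ \mathcal E(0,t,c)=0,\ \ \operatorname{rank}\partial_{(t,c)}\mathcal E(0,t,c)=n\big\}.
\]
For example, for $\dot X=U^3$ we have $\mathcal E(0,t,c)=t_1c_1^3+t_2c_2^3$ when $K=2$, and $(s,s,s,-s)\in\mathcal N_2$ for small $s>0$.

\begin{theorem}\label{thm:C}
If $0\in\overline{\mathcal N_K}$ for some $K$, then the origin is locally continuously reachable in small time.
\end{theorem}

Every analytic counterexample must therefore satisfy $0\notin\overline{\mathcal N_K}$ for all $K$; by Theorems~\ref{thm:A} and~\ref{thm:B}, this is the case for $(\Sigma)$ and $(\Sigma')$. The proofs of Theorems~\ref{thm:A} and~\ref{thm:B} do not use Theorem~\ref{thm:C}.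

Section~\ref{sec:reduction} reduces Theorems~\ref{thm:A} and~\ref{thm:B} to two properties of the functional $\int Q(\zeta,\dot\zeta)\,dt$ and shows both on a smooth system in the plane. Section~\ref{sec:torus} explains the form of $Q$ and the choice of $\alpha$. The two properties are proved in Sections~\ref{sec:loops} and~\ref{sec:barriers}, and Theorem~\ref{thm:C} in Section~\ref{sec:normal}.

\section{Loops of both signs and barriers}\label{sec:reduction}

In this section $d\ge1$ and $Q:\mathbb R^d\times\mathbb R^d\to\mathbb R$ is any continuous function with $Q(0,0)=0$. We consider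
\[
(\Sigma_Q)\quad\dot\zeta=\nu,\ \ \dot y=Q(\zeta,\nu),\qquad\qquad
(\Sigma'_Q)\quad\dot\zeta=\nu,\ \ \dot\nu=w,\ \ \dot y=Q(\zeta,\nu),
\]
with controls $\nu$ and $w$ respectively. For a bounded measurable control both systems are solved by successive integrations, so solutions exist on the whole time interval and are unique. The path $\zeta$ can be prescribed freely, and $y$ records its \emph{cost}: for a Lipschitz path $\zeta:[0,T]\to\mathbb R^d$,
\[
y(T)-y(0)=J[\zeta]:=\int_0^TQ(\zeta,\dot\zeta)\,dt .
\]

For $\varepsilon>0$, an \emph{$\varepsilon$-loop} is a Lipschitz path $\zeta:[0,\varepsilon/2]\to\mathbb R^d$ with $\zeta(0)=\zeta(\varepsilon/2)=0$ and $|\dot\zeta|\le\varepsilon$ a.e. It is \emph{regular} if moreover it is $C^{1,1}$ (that is, $C^1$ with Lipschitz derivative), $\dot\zeta(0)=\dot\zeta(\varepsilon/2)=0$, and $|\ddot\zeta|\le\varepsilon$ a.e. Throughout the paper we use the cubics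
\[
\chi(s)=3s^2-2s^3,\qquad\psi(s)=s(1-s)^2,\qquad s\in[0,1],
\]
which satisfy $\chi(0)=\chi'(0)=\chi'(1)=0$, $\chi(1)=1$, $\psi(0)=\psi(1)=\psi'(1)=0$, $\psi'(0)=1$, and
$0\le\chi,\psi\le1$, $0\le\chi'\le\frac32$, $|\chi''|\le6$, $|\psi'|\le1$, $|\psi''|\le4$.

\begin{lemma}[Loops of both signs]\label{lem:loops}
Suppose that for every $\varepsilon\in(0,1)$ there are $\varepsilon$-loops $\zeta^-,\zeta^+$ with $J[\zeta^-]<0<J[\zeta^+]$. Then $(\Sigma_Q)$ is locally controllable. If the loops are regular, then $(\Sigma'_Q)$ is locally controllable as well.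
\end{lemma}

\begin{proof}
It suffices to treat $\varepsilon<1$: for $\varepsilon\ge1$, use the case $\varepsilon=\frac12$ to steer $a$ to $0$ in time $\frac12$, rest at $0$ during time $\varepsilon-1$, and steer $0$ to $b$ in time $\frac12$.

Let $\varepsilon<1$ and $\ell=\varepsilon/4$. Let $a=(\zeta_a,\nu_a,y_a)$ and $b=(\zeta_b,\nu_b,y_b)$ be states of $(\Sigma'_Q)$ of norm less than $\eta$; for $(\Sigma_Q)$ let $a=(\zeta_a,y_a)$, $b=(\zeta_b,y_b)$ and put $\nu_a=\nu_b=0$. On $[0,\ell]$ define
\[
\gamma_a(t)=\big(1-\chi(t/\ell)\big)\zeta_a+\ell\,\psi(t/\ell)\,\nu_a,\qquad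
\gamma_b(t)=\chi(t/\ell)\,\zeta_b-\ell\,\psi(1-t/\ell)\,\nu_b .
\]
The pair $(\gamma_a,\dot\gamma_a)$ goes from $(\zeta_a,\nu_a)$ to $(0,0)$, the pair $(\gamma_b,\dot\gamma_b)$ goes from $(0,0)$ to $(\zeta_b,\nu_b)$, and since $\ell<1$ the two arcs and their first and second derivatives are bounded by $10\eta/\ell^2$. Hence, for $\eta$ small, these bounds are at most $\varepsilon$; and since $Q$ is continuous with $Q(0,0)=0$, the number
\[
\Delta=y_b-y_a-J[\gamma_a]-J[\gamma_b]
\]
tends to $0$ as $\eta\to0$, uniformly in $a,b$. So for $\eta$ small, $\Delta\in[J[\zeta^-],J[\zeta^+]]$. The functions $\lambda\mapsto J[\lambda\zeta^\pm]$ are continuous on $[0,1]$ by dominated convergence and vanish at $\lambda=0$. By the intermediate value theorem $J[\lambda\zeta^+]=\Delta$ or $J[\lambda\zeta^-]=\Delta$ for some $\lambda\in[0,1]$. Let $\zeta$ be the concatenation of $\gamma_a$, this loop, and $\gamma_b$. It has duration $\varepsilon$, speed at most $\varepsilon$ and cost $y_b-y_a$, so $\nu=\dot\zeta$ steers $a$ to $b$ for $(\Sigma_Q)$. If the loops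 are regular, all velocities vanish at the two junctions, so $\zeta$ is $C^{1,1}$ with $|\ddot\zeta|\le\varepsilon$, and $w=\ddot\zeta$ steers $a$ to $b$ for $(\Sigma'_Q)$.
\end{proof}

The obstruction to continuity comes from the following observation. Leave the origin along a fixed trajectory for a time $s$, and return to the origin with the control that Definition~\ref{def:reach} provides. This is a family of loops of cost zero, which depends continuously on $s$ and shrinks to the constant loop as $s\to0$. It therefore contains loops of every small size. If there are arbitrarily small sizes at which the cost cannot vanish, no such family exists.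

\begin{lemma}[Barriers]\label{lem:barrier}
Let $S:\mathbb R^d\to[0,\infty)$ be continuous with $S(0)=0$, and let $e$ be a unit vector with $S(se)>0$ for all $s>0$. Suppose that for every $T_0>0$ there are $\delta_0>0$ and positive numbers $h_k\to0$ such that $J[\zeta]>0$ for every Lipschitz path $\zeta:[0,T]\to\mathbb R^d$ with
\[
T\le T_0,\qquad\zeta(0)=0,\qquad|\dot\zeta|\le\delta_0\ \text{a.e.},\qquad\max_tS(\zeta(t))=h_k\ \text{for some }k .
\]
Then, for $(\Sigma_Q)$ and for $(\Sigma'_Q)$, there is no $\tau>0$ for which $U$ and $\varepsilon$ as in Definition~\ref{def:reach} exist.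
\end{lemma}

\begin{proof}
Suppose that $\tau,U,\varepsilon$ exist for one of the two systems. Since $\|U(a)\|_{L^1}\le\tau\sup_t|U(a)(t)|\to0$ as $a\to0$, continuity gives $U(0)=0$ a.e. Take $T_0=2\tau$ and the corresponding $\delta_0$, $h_k$. Put $\delta=\delta_0$ for $(\Sigma_Q)$ and $\delta=\delta_0/T_0$ for $(\Sigma'_Q)$, and choose $\varepsilon'\in(0,\varepsilon)$ such that $|U(a)(t)|\le\delta$ a.e.\ whenever $|a|<\varepsilon'$.

Let $\bar X$ be the trajectory from $0$ with constant control $\delta e$. Its $\zeta$-component is $\bar\zeta(s)=\delta se$ for $(\Sigma_Q)$ and $\bar\zeta(s)=\frac12\delta s^2e$ for $(\Sigma'_Q)$. Choose $s_0\in(0,\tau]$ with $|\bar X|<\varepsilon'$ on $[0,s_0]$. For $s\in[0,s_0]$ apply the control $\delta e$ on $[0,s]$ and then $U(\bar X(s))(\cdot-s)$ on $[s,s+\tau]$. The trajectory goes from $0$ to $0$ in time at most $T_0$, with control bounded by $\delta$. Its $\zeta$-component $\zeta_s$ satisfies $\zeta_s(0)=0$ and $|\dot\zeta_s|\le\delta_0$ a.e.; for $(\Sigma'_Q)$ this holds because $\dot\zeta_s=\nu$ starts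 at $0$ and $|\dot\nu|\le\delta_0/T_0$. Moreover $J[\zeta_s]=0$, because $y$ goes from $0$ to $0$.

Let $\mu(s)=\max_tS(\zeta_s(t))$. It is the larger of $\max_{[0,s]}S(\bar\zeta)$ and $\max_{t\in[0,\tau]}S(\zeta_s(s+t))$, where
\[
\zeta_s(s+t)=\bar\zeta(s)+\int_0^tU(\bar X(s))(t')\,dt'
\]
for $(\Sigma_Q)$, and
\[
\zeta_s(s+t)=\bar\zeta(s)+t\delta se+\int_0^t(t-t')\,U(\bar X(s))(t')\,dt'
\]
for $(\Sigma'_Q)$. Since $s\mapsto U(\bar X(s))$ is continuous into $L^1$, these paths depend continuously on $s$ in the uniform norm on $[0,\tau]$, and $S$ is uniformly continuous on bounded sets; so $\mu$ is continuous. We have $\mu(0)=0$ because $U(0)=0$, and $\mu(s_0)\ge S(\bar\zeta(s_0))>0$. As $h_k\to0$, there are $k$ and $s$ with $\mu(s)=h_k$. Then $J[\zeta_s]>0$, a contradiction.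
\end{proof}

The hypotheses of the two lemmas are compatible. In the smooth category this is already visible for $d=1$.

\begin{example}\label{ex:smooth}
Let $d=1$ and $Q(\zeta,\nu)=Q(\zeta)=e^{-1/|\zeta|}\sin(\pi\log_2|\zeta|)$, $Q(0)=0$. This function is $C^\infty$: its derivative of order $j$ is $O(e^{-1/|\zeta|}|\zeta|^{-2j})$ at $0$. For $a=4^{-k}$ we have $Q\ge0$ for $a\le|\zeta|\le2a$ and $Q\le0$ for $2a\le|\zeta|\le4a$. More precisely, $\sin(\pi\log_2s)\ge\frac12$ on $[2^{1/6},2^{5/6}]\supset[\frac54,\frac32]$ and $\sin(\pi\log_2s)\le-\frac12$ on $[2^{7/6},2^{11/6}]\supset[\frac52,3]$.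

\emph{Barriers.} Take $S=|\zeta|$, $\delta_0=1$, and a path of duration at most $T_0$ from $0$ with $\max|\zeta|=\frac32a$. During the time $\frac14a$ before the maximum is reached, $|\zeta|\in[\frac54a,\frac32a]$, and $Q\ge-e^{-1/a}$ along the whole path. So $J\ge\frac18a\,e^{-4/(5a)}-T_0e^{-1/a}>0$ for $k$ large.

\emph{Loops.} Going to $\frac32a$ and back at speed $\varepsilon$, then resting at $0$, gives an $\varepsilon$-loop with $J>0$ for $k$ large, by the barrier estimate. Going to $3a$ at speed $\varepsilon$, resting there during time $\varepsilon/4$, returning and resting at $0$ gives an $\varepsilon$-loop with $J\le\frac{6a}\varepsilon e^{-1/(2a)}-\frac\varepsilon8e^{-1/(3a)}<0$ for $k$ large, because $Q\le e^{-1/(2a)}$ for $|\zeta|\le3a$.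

By Lemmas~\ref{lem:loops} and~\ref{lem:barrier}, the planar system $\dot\zeta=\nu$, $\dot y=Q(\zeta)$ is locally controllable and its origin is not locally continuously reachable in small time.
\end{example}

Two features make the example work: negative cost is available at arbitrarily small scales, and a path that stops at a barrier pays more there than it can gain at all smaller scales together. Both come from sign changes of $Q$ that accumulate at $0$, and an analytic function of one variable has no such sign changes. For a polynomial $Q$ the discrete set of scales must be produced by the dynamics.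

\section{An irrational line on a shrinking torus}\label{sec:torus}

From now on $d=5$ and $Q$ is the polynomial \eqref{eq:Q}, so that $(\Sigma_Q)=(\Sigma)$ and $(\Sigma'_Q)=(\Sigma')$. It is the sum of three nonnegative penalties $P$, $\kappa^2S$, $L^2$ and of one term $G$ of variable sign. The region $G<0$ meets every scale $\rho\ne0$; the penalties decide at which scales it can be reached cheaply. To see how, call a Lipschitz path \emph{ideal} if the three penalties vanish a.e.\ along it, so that $J=\int G$.

The equation $P=0$ says that $(x,z)$ lies on the torus $|x|=|z|=\rho^8$. There, with $x=\rho^8e^{i\theta}$ and $z=\rho^8e^{i\varphi}$, we have $x\wedge\dot x=\rho^{16}\dot\theta$ and $z\wedge\dot z=\rho^{16}\dot\varphi$, hence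
\begin{equation}\label{eq:ontorus}
\begin{gathered}
L=\rho^{16}(\dot\varphi-\alpha\dot\theta),\qquad S=\rho^{16}(\sin^2\theta+\sin^2\varphi),\\
G=\rho^{52}(\sin^2\theta+\sin^2\varphi)(\sin^2\theta+\cos^2\varphi-\rho^2).
\end{gathered}
\end{equation}
The equation $L=0$ forces the path to move on the torus along lines of slope $\alpha$. The equation $\kappa^2S=0$ allows $\rho$ to change only where $S=0$, that is, at the four \emph{gates} $\theta,\varphi\in\pi\mathbb Z$; the factor $S$ in $G$ makes a change of scale through a gate free of cost. Finally, for $0<|\rho|\le1$ we have $G<0$ exactly when $\sin^2\theta+\cos^2\varphi<\rho^2$, that is, in four \emph{wells} of angular size about $|\rho|$ centered at $\theta\in\pi\mathbb Z$, $\varphi\in\frac\pi2+\pi\mathbb Z$. At the center of a well $G=-\rho^{54}$.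

Let an ideal path start at $0$, with speed at most $\delta$, duration at most $T$ and $|\rho|\le1$, and suppose $G<0$ at time $t_0$. Let $t_1<t_0$ be the last time before $t_0$ at which $S=0$. On $[t_1,t_0]$ the scale $\rho$ is a nonzero constant, the path starts at a gate, and if $\theta$ changes by $s$ then $\varphi$ changes by $\alpha s$. Being in a well at $t_0$ gives $|\sin s|<|\rho|$ and $|\cos\alpha s|<|\rho|$. By concavity of the sine on $[0,\frac\pi2]$,
\begin{equation}\label{eq:sin}
\operatorname{dist}(s,\pi\mathbb Z)\le\tfrac\pi2|\sin s|\qquad(s\in\mathbb R),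
\end{equation}
so there are integers $N,M$ with $|s-\pi N|<\frac\pi2|\rho|$ and $|\alpha s-\frac\pi2-\pi M|<\frac\pi2|\rho|$. Since also $|\dot\theta|\le\delta\rho^{-8}$, we obtain
\begin{equation}\label{eq:ideal}
\operatorname{dist}(\alpha N-\tfrac12,\mathbb Z)<\tfrac{1+\alpha}2|\rho|,\qquad\pi|N|\le\delta T\rho^{-8}+\tfrac\pi2|\rho| .
\end{equation}
The well at scale $\rho$ is accessible only if $\alpha N$ comes within about $|\rho|$ of a half-integer for some number $N$ of half-turns of order at most $\rho^{-8}$.

Replace for a moment $\alpha$ by $\frac13$ (Figure~\ref{fig:torus}). Then $\frac N3-\frac12$ is congruent to $-\frac12$, $-\frac16$ or $\frac16$ modulo $1$, so \eqref{eq:ideal} gives $\frac16<\frac23|\rho|$: the wells are closed to ideal paths for $|\rho|\le\frac14$. They are open for $\frac12<|\rho|\le1$, since after one half-turn $\theta=\pi$, $\varphi=\frac\pi3$ and $\sin^2\theta+\cos^2\varphi=\frac14$. For a slope $p/q$ in lowest terms with $q$ odd, the minimum of $\operatorname{dist}(\frac pqN-\frac12,\mathbb Z)$ is $\frac1{2q}$,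 as the proof of Lemma~\ref{lem:arith} shows, and the transition from open to closed occurs at $|\rho|$ of order $1/q$. For $q$ even there is no closed range, since $pN\equiv q/2\pmod q$ has a solution.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.35]
\fill[gray!50] (0,1.3) arc (-90:90:0.2) -- cycle;
\fill[gray!50] (3,1.7) arc (90:270:0.2) -- cycle;
\draw (0,0) rectangle (3,3);
\draw[thick] (0,0) -- (3,1);
\draw[thick] (0,1) -- (3,2);
\draw[thick] (0,2) -- (3,3);
\fill (0,0) circle (0.05) (3,0) circle (0.05) (0,3) circle (0.05) (3,3) circle (0.05);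
\node[below] at (1.5,0) {$\theta$};
\node[below] at (0,-0.05) {$0$};
\node[below] at (3,-0.05) {$\pi$};
\node[left] at (0,1) {$\pi/3$};
\node[left] at (0,1.5) {$\pi/2$};
\node[left] at (0,2) {$2\pi/3$};
\node[left] at (-0.05,3) {$\pi$};
\node[right] at (3,2.5) {$\varphi$};
\end{tikzpicture}
\caption{The angles $(\theta,\varphi)$ modulo $\pi$; opposite sides are identified. The corners are the gate, where the scale $\rho$ may change; the shaded set is the well $\sin^2\theta+\cos^2\varphi<\rho^2$, approximately a disc of radius $|\rho|$. The line of slope $\frac13$ issued from the gate closes up after three half-turns and misses the well when $|\rho|\le\frac14$.}\label{fig:torus}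
\end{figure}

A rational slope thus gives one transition, at one scale. To obtain infinitely many we take for $\alpha$ a number that imitates a sequence of rationals $p_k/q_k$ with odd denominators, each for a very long time. Put
\[
q_k=3^{k!},\qquad p_k=q_k\sum_{j\le k}3^{-j!}\in\mathbb Z,\qquad\beta_k=\alpha-\frac{p_k}{q_k}.
\]

\begin{lemma}\label{lem:arith}
Let $k\ge2$.
\begin{itemize}
\item[(a)] If $N\in\mathbb Z$ and $|N|\le q_k^k/8$, then $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\ge\frac1{4q_k}$.
\item[(b)] There is $N\in\{1,\dots,q_k\}$ with $\operatorname{dist}(\alpha N-\frac12,\mathbb Z)\le\frac1{q_k}$.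
\end{itemize}
\end{lemma}

\begin{proof}
In $p_k=\sum_{j\le k}3^{k!-j!}$ the last term is $1$ and the others are divisible by $3$, so $\gcd(p_k,q_k)=1$. The exponents $j!$, $j>k$, are distinct integers not less than $(k+1)!=(k+1)\,k!$, so $0<\beta_k\le\frac32\cdot3^{-(k+1)!}<2q_k^{-(k+1)}$.

(a) For $M\in\mathbb Z$, the number $\frac{p_kN}{q_k}-\frac12-M=\frac{2p_kN-q_k-2q_kM}{2q_k}$ has an odd numerator because $q_k$ is odd, so its absolute value is at least $\frac1{2q_k}$. On the other hand $|N|\beta_k\le\frac18q_k^k\cdot2q_k^{-(k+1)}=\frac1{4q_k}$.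

(b) Take $N\in\{1,\dots,q_k\}$ with $p_kN\equiv\frac{q_k+1}2\pmod{q_k}$. Then $\frac{p_kN}{q_k}-\frac12\equiv\frac1{2q_k}\pmod1$, and $N\beta_k\le2q_k^{-k}\le\frac1{2q_k}$ because $q_k^{k-1}\ge9$.
\end{proof}

Compare with \eqref{eq:ideal}. By (b), a well is open at a scale of order $1/q_k$, after at most $q_k$ half-turns. By (a), the wells are closed when $|\rho|$ lies between suitable multiples of $q_k^{-k/8}$ and $1/q_k$. The bounds on speed and time are essential here: without the second inequality in \eqref{eq:ideal}, part (b) with $k$ large would open the wells at every scale. The next section builds negative loops from (b). They are ideal paths. The harder task, carried out in Section~\ref{sec:barriers}, is to show that an arbitrary path cannot profit from violating the constraints slightly.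

\section{Loops of negative and positive cost}\label{sec:loops}

A negative loop rises through a gate to the scale $\rho_0=5/q_k$, winds along the line of slope $\alpha$ to a well, rests there, and retraces its steps. The difficulty is the transit. By \eqref{eq:ontorus}, $G\ge\rho^{52}(1-\rho^2)$ whenever $\sin^2\theta=1$, whereas the gain per unit time in a well is of order $\rho^{54}$. The transit must therefore last much less than $\rho_0^2$; we give it the time $\rho_0^{5/2}$. With up to $5/\rho_0$ half-turns the angular speed is then of order $\rho_0^{-7/2}$, and the centripetal acceleration is of order $\rho_0^8\cdot\rho_0^{-7}$. It tends to $0$ because the torus has the small radius $\rho_0^8$.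

\begin{proposition}\label{prop:loops}
For every $\varepsilon\in(0,1)$ there are regular $\varepsilon$-loops $\zeta^-,\zeta^+$ in $\mathbb R^5$ with $J[\zeta^-]<0<J[\zeta^+]$.
\end{proposition}

\begin{proof}
\emph{The positive loop.} Let $\rho=0$, $z=0$ and $x(t)=c\,t^2(\frac\varepsilon2-t)^2\in\mathbb R$, with $c>0$ so small that $|\dot x|,|\ddot x|\le\varepsilon$. Both $x$ and $\dot x$ vanish at the ends. Here $S=L=G=0$ and $P=x^4$, so $J=\int x^4>0$.

\emph{The negative loop.} Let $q=q_k$ with $k$ large, $N$ as in Lemma~\ref{lem:arith}(b), $\rho_0=5/q$, $\ell_1=\varepsilon/16$ and $\ell_2=\rho_0^{5/2}$. Concatenate the following phases, in each of which $t$ is counted from the beginning of the phase.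
\begin{itemize}
\item[1.] For $t\in[0,\ell_1]$: $\rho=\rho_0\chi(t/\ell_1)$, $x=z=\rho^8$.
\item[2.] For $t\in[0,\ell_2]$: $\rho=\rho_0$, $x=\rho_0^8e^{i\theta}$, $z=\rho_0^8e^{i\alpha\theta}$, with $\theta=\pi N\chi(t/\ell_2)$.
\item[3.] Rest during time $\varepsilon/4$.
\item[4.] Phase 2 backwards, phase 1 backwards, and rest at $0$ until time $\varepsilon/2$.
\end{itemize}
The time needed, $\frac38\varepsilon+2\ell_2$, is at most $\frac\varepsilon2$ for $\rho_0$ small. Since $\chi'(0)=\chi'(1)=0$, the velocity vanishes at all junctions and at both ends, so the path is $C^{1,1}$. In phase 1, $|\dot\rho|\le\frac32\rho_0/\ell_1$ and $|\ddot\rho|\le6\rho_0/\ell_1^2$, while $\dot x=\dot z=8\rho^7\dot\rho$ and $\ddot x=\ddot z=56\rho^6\dot\rho^2+8\rho^7\ddot\rho$; all of these tend to $0$ with $\rho_0$, for fixed $\varepsilon$. In phase 2, $N\le5/\rho_0$ gives $|\dot\theta|\le\frac{15\pi}2\rho_0^{-7/2}\le24\rho_0^{-7/2}$ and $|\ddot\theta|\le30\pi\rho_0^{-6}\le95\rho_0^{-6}$. From $\dot x=i\dot\theta x$, $\ddot x=(i\ddot\theta-\dot\theta^2)x$ and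 the same formulas for $z$ with $\alpha\theta$ in place of $\theta$,
\[
|\dot x|,|\dot z|\le24\rho_0^{9/2},\qquad|\ddot x|,|\ddot z|\le\rho_0^8(\dot\theta^2+|\ddot\theta|)\le576\rho_0+95\rho_0^2 .
\]
So the path is a regular $\varepsilon$-loop for $k$ large.

We compute the cost. Since $L$ is linear in $\nu$, $Q$ is even in $\nu$, and a phase run backwards has the same cost. Along the whole path $P=0$, so \eqref{eq:ontorus} applies.

In phase 1, $\theta=\varphi=0$, so $S=L=G=0$ and $Q=0$.

In phase 2, $\kappa=0$ and $\varphi=\alpha\theta$, so $L=0$ and $Q=G\le\rho_0^{20}SD\le4\rho_0^{52}$, because $S,D\le2\rho_0^{16}$. Phase 2 and its reverse cost at most $8\rho_0^{52}\ell_2=8\rho_0^{54+1/2}$.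

In phase 3, $\nu=0$, $\theta=\pi N$ and $\varphi=\pi\alpha N$. By the choice of $N$, $|\cos\varphi|=|\sin\pi(\alpha N-\frac12)|\le\pi/q=\pi\rho_0/5$. So $\cos^2\varphi\le\frac12\rho_0^2$ and $\sin^2\varphi\ge\frac12$, and $Q=G=\rho_0^{52}\sin^2\varphi\,(\cos^2\varphi-\rho_0^2)\le-\frac14\rho_0^{54}$.

Altogether $J\le8\rho_0^{54+1/2}-\frac\varepsilon{16}\rho_0^{54}<0$ for $k$ large.
\end{proof}

\section{Barriers between the resonant scales}\label{sec:barriers}

We measure the size of a path by $\max S$ and place the barriers just below the open scale $5/q_k$, near the top of the closed range. Put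
\[
\sigma_k=\frac1{32q_k},\qquad\omega_k=4q_k^{-k/8}.
\]

\begin{proposition}\label{prop:barrier}
For every $T_0>0$ there are $\delta_0>0$ and $k_0$ such that, if $\zeta:[0,T]\to\mathbb R^5$ is Lipschitz, $T\le T_0$, $\zeta(0)=0$, $|\dot\zeta|\le\delta_0$ a.e., and $\max_tS(\zeta(t))=\sigma_k^{16}$ for some $k\ge k_0$, then $J[\zeta]>0$.
\end{proposition}

The proof has three steps. If $J\le0$, all penalties are paid out of the gain in the wells, which is at most a multiple of $R^{54}$, where $R$ is the largest scale at which a well is visited (Lemma~\ref{lem:energy}). This budget is so small that the path is nearly ideal on its way to the well at scale $R$, and an approximate form of \eqref{eq:ideal} holds (Lemma~\ref{lem:resonance}). Arithmetic then pushes $R$ below $\omega_k$, and the budget $\omega_k^{54}$ cannot pay for reaching the level $S=\sigma_k^{16}$.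

Fix $T_0$. Let $C_1=5\cdot2^{54}T_0$ and $C_2=\sqrt{T_0C_1}$, choose $R_0>0$ with
\begin{equation}\label{eq:R0}
R_0\le\tfrac1{64},\qquad16\,C_1R_0^3<1,\qquad5\,C_2R_0\le1,
\end{equation}
and set $\delta_0=\min(1,R_0/T_0)$. Call a path \emph{admissible} if it is Lipschitz on $[0,T]$ with $T\le T_0$, $\zeta(0)=0$ and $|\dot\zeta|\le\delta_0$ a.e. Along such a path $|\zeta|\le\delta_0T_0\le R_0\le\frac1{64}$. Write $\dot\zeta=(\kappa,u,v)$ and
\[
g_x=|x|^2-\rho^{16},\qquad g_z=|z|^2-\rho^{16},\qquad P=g_x^2+g_z^2 .
\]
As functions of $t$, $g_x$ and $g_z$ vanish at $0$ and are $1$-Lipschitz, since $|\dot g_x|\le2|x||u|+16|\rho|^{15}|\kappa|\le\frac1{32}+16\cdot64^{-15}\le1$, and the same bound holds for $g_z$ with $z,v$ in place of $x,u$.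

Off the torus, wells need a definition. Let
\[
\mathcal W=\{\zeta:\ D<2\rho^{18},\ S\le5\rho^{16}\},\qquad R=\sup\{|\rho(t)|:\zeta(t)\in\mathcal W\},
\]
with $R=0$ if the path never meets $\mathcal W$. On $\mathcal W$ we have $\rho\ne0$, and $R\le R_0$. The condition $S\le5\rho^{16}$ discards points far from the torus, where $P$ outweighs $G$. The threshold $2\rho^{18}$, instead of $\rho^{18}$, ensures that near the torus and outside $\mathcal W$ the term $G$ has a positive lower bound. We write $G^\pm=\max(\pm G,0)$.

\begin{lemma}[Energy inequality]\label{lem:energy}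
Every admissible path satisfies
\begin{equation}\label{eq:energy}
\int_0^T\Big[\tfrac12P+\kappa^2S+L^2+G^+\Big]dt\le J[\zeta]+5T_0R^{54}.
\end{equation}
\end{lemma}

\begin{proof}
It suffices to show that $G^-\le\frac12P+5R^{54}$ along the path. Since $D\ge0$, always $G^-\le\rho^{38}S$. On $\mathcal W$ this gives $G^-\le5\rho^{54}\le5R^{54}$. Outside $\mathcal W$, suppose $G<0$. Then $\rho\ne0$ and $D<\rho^{18}$, so $S>5\rho^{16}$. As $x_2^2\le D\le\rho^{16}$, we get $z_2^2>4\rho^{16}$, hence $S\le\frac54z_2^2$ and $g_z\ge z_2^2-\rho^{16}\ge\frac34z_2^2$. Therefore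
\[
\tfrac12P\ge\tfrac9{32}z_2^4\ge\tfrac98\rho^{16}z_2^2\ge\tfrac54\rho^{38}z_2^2\ge\rho^{38}S\ge G^-,
\]
where the third inequality uses $\rho^{22}\le\frac9{10}$.
\end{proof}

The next lemma repeats the computation that led to \eqref{eq:ideal} with errors. The exact gate $S=0$ is replaced by the level $S=r^{20}$, where $r$ is the scale of the well: low enough that the angles are within $O(r^2)$ of a gate, high enough that $\kappa^2S$ still locks $\rho$. The largest error is the phase drift, of order $r^{-16}\cdot r^{-8}\cdot r^{54/2}=r^3$, to be compared with the angular size $r$ of the well. This is the purpose of the factor $\rho^{20}$ in $G$: with a budget $r^{34}$ the same estimate would give only $r^{-7}$.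

\begin{lemma}[Resonance]\label{lem:resonance}
Let $\zeta$ be admissible with $J[\zeta]\le0$ and $R>0$. Then $\max_tS\ge2^{-17}R^{16}$, and there are $r\in[R/2,R]$ and $N\in\mathbb Z$ with
\[
|N|\le r^{-8},\qquad\operatorname{dist}(\alpha N-\tfrac12,\mathbb Z)\le2r .
\]
\end{lemma}

\begin{proof}
Choose $t_0$ with $\zeta(t_0)\in\mathcal W$ and $r:=|\rho(t_0)|\in[R/2,R]$; thus $0<r\le R_0$. Since $5T_0R^{54}\le C_1r^{54}$, inequality \eqref{eq:energy} gives
\begin{equation}\label{eq:budget}
\int_0^TP\le2C_1r^{54},\qquad\int_0^T\kappa^2S\le C_1r^{54},\qquad\int_0^TL^2\le C_1r^{54}.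
\end{equation}

\emph{(i) The path stays near the tori: $|g_x|,|g_z|\le r^{17}$ on $[0,T]$.} Let $g$ be $g_x$ or $g_z$ and suppose $|g(t)|>r^{17}$. Since $g(0)=0$ and $g$ is $1$-Lipschitz, $t\ge r^{17}$ and $|g|\ge\frac12r^{17}$ on $[t-\frac12r^{17},t]\subset[0,T]$. So $\frac18r^{51}\le\int P\le2C_1r^{54}$, that is $1\le16C_1r^3$, contradicting \eqref{eq:R0}.

\emph{(ii) The scale is locked.} At $t_0$ we have $z_1^2\le D<2r^{18}$, so by (i)
\[
S(t_0)\ge|z|^2-z_1^2\ge r^{16}-r^{17}-2r^{18}\ge\tfrac12r^{16}\ge2^{-17}R^{16},
\]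
which is the first assertion. As $S(0)=0$ and $S(t_0)>r^{20}$, there is a last time $t_1\in[0,t_0]$ with $S(t_1)=r^{20}$, and $S\ge r^{20}$ on $[t_1,t_0]$. By \eqref{eq:budget}, $\int_{t_1}^{t_0}\kappa^2\le C_1r^{34}$, and the Cauchy--Schwarz inequality gives $|\rho(t)-\rho(t_0)|\le C_2r^{17}\le r^2$ on $[t_1,t_0]$, by \eqref{eq:R0}. Since $r\le\frac1{64}$, we have $(1-r)^{16}\ge1-16r\ge\frac34$ and $(1+r)^{16}\le e^{16r}\le e^{1/4}<\frac32$, so $\frac34r^{16}\le\rho^{16}\le\frac32r^{16}$, and with (i)
\begin{equation}\label{eq:moduli}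
\tfrac12r^{16}\le|x|^2,\,|z|^2\le2r^{16}\qquad\text{on }[t_1,t_0].
\end{equation}

\emph{(iii) The phase is locked.} By \eqref{eq:moduli}, on $[t_1,t_0]$ we can write $x=|x|e^{i\theta}$, $z=|z|e^{i\varphi}$ with Lipschitz $\theta,\varphi$. Taking imaginary parts in $\bar xu=|x|\frac{d}{dt}|x|+i|x|^2\dot\theta$ gives $x\wedge u=|x|^2\dot\theta$, and for the same reason $|z|^2\dot\varphi=z\wedge v=L+\alpha|x|^2\dot\theta$. Hence
\[
\dot\varphi-\alpha\dot\theta=\frac{L+\alpha(|x|^2-|z|^2)\dot\theta}{|z|^2},\qquad|\dot\theta|\le\frac{|u|}{|x|}\le\sqrt2\,\delta_0r^{-8}.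
\]
Now $\big||x|^2-|z|^2\big|=|g_x-g_z|\le\sqrt{2P}$, so \eqref{eq:budget} and the Cauchy--Schwarz inequality give
\[
\int_{t_1}^{t_0}\big||x|^2-|z|^2\big|\le\Big(2T_0\int_0^TP\Big)^{1/2}\le2C_2r^{27},\qquad\int_{t_1}^{t_0}|L|\le C_2r^{27}.
\]
With $\alpha<\frac12$, $\delta_0\le1$, $|z|^{-2}\le2r^{-16}$ and \eqref{eq:R0},
\begin{equation}\label{eq:phase}
\Big|\big[\varphi-\alpha\theta\big]_{t_1}^{t_0}\Big|\le2C_2r^{11}+2\sqrt2\,C_2r^3\le5C_2r^3\le r^2 .
\end{equation}

\emph{(iv) The endpoints.} At $t_1$, $x_2^2,z_2^2\le r^{20}$, so $|\sin\theta|,|\sin\varphi|\le\sqrt2\,r^2$ by \eqref{eq:moduli}. At $t_0$, $x_2^2,z_1^2\le2r^{18}$, so $|\sin\theta|,|\cos\varphi|\le2r$. By \eqref{eq:sin} there are integers $j,l,j',l'$ with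
\[
\theta(t_1)=\pi j+e_1,\quad\varphi(t_1)=\pi l+e_2,\quad\theta(t_0)=\pi j'+e_3,\quad\varphi(t_0)=\pi(l'+\tfrac12)+e_4,
\]
where $|e_1|,|e_2|\le\frac\pi{\sqrt2}r^2$ and $|e_3|,|e_4|\le\pi r$. Put $N=j'-j$ and $M=l'-l$. Then $[\varphi-\alpha\theta]_{t_1}^{t_0}=\pi(M+\frac12-\alpha N)+(e_4-e_2)-\alpha(e_3-e_1)$, and \eqref{eq:phase} gives
\[
|\alpha N-\tfrac12-M|\le(1+\alpha)\Big(r+\frac{r^2}{\sqrt2}\Big)+\frac{r^2}\pi\le\tfrac32r+2r^2\le2r .
\]
Finally, using $\delta_0T_0\le\frac1{64}$ and $|e_1|+|e_3|\le1\le\frac12r^{-8}$,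
\[
\pi|N|\le|\theta(t_0)-\theta(t_1)|+|e_1|+|e_3|\le\sqrt2\,\delta_0T_0r^{-8}+\tfrac12r^{-8}\le r^{-8}.\qedhere
\]
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:barrier}]
Choose $k_0\ge10$ with $q_{k_0}^5>5\cdot2^{459}T_0$. Let $\zeta$ be admissible with $\max S=\sigma^{16}$, where $\sigma=\sigma_k$ and $k\ge k_0$, and suppose $J[\zeta]\le0$. Note that $\omega_k\le\sigma/2$, since this inequality amounts to $q_k^{k/8-1}\ge256$ and $q_k^{k/8-1}\ge3^{10!/4}$.

\emph{No well is visited at a scale $\omega_k$ or larger: $R<\omega_k$.} Suppose $R\ge\omega_k$, and take $r,N$ from Lemma~\ref{lem:resonance}. The bound $\sigma^{16}\ge2^{-17}R^{16}$ gives $R\le2^{17/16}\sigma<4\sigma=\frac1{8q_k}$. Since $r\ge\omega_k/2=2q_k^{-k/8}$, we have $|N|\le q_k^k/256$, and Lemma~\ref{lem:arith}(a) gives $\frac1{4q_k}\le2r\le2R<\frac1{4q_k}$, a contradiction.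

\emph{Reaching the level $\sigma^{16}$ is expensive.} The function $\sqrt S=|(x_2,z_2)|$ is $1$-Lipschitz in $t$ and vanishes at $t=0$. If $S(t_2)=\sigma^{16}$, then $t_2\ge\sigma^8$, so $I=[t_2-\frac12\sigma^8,t_2]\subset[0,T]$ and $\frac14\sigma^{16}\le S\le\sigma^{16}$ on $I$. We claim that $\frac12P+G^+\ge2^{-40}\sigma^{54}$ on $I$. Let $t\in I$. Either the point is far from the torus, and $P$ is large, or it is near a torus of scale comparable to $\sigma$, where it cannot be in a well.
\begin{itemize}
\item If $|g_x|>\frac1{32}\sigma^{16}$ or $|g_z|>\frac1{32}\sigma^{16}$, then $\frac12P\ge2^{-11}\sigma^{32}\ge2^{-40}\sigma^{54}$.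
\item Otherwise $S\le|x|^2+|z|^2\le2\rho^{16}+\frac1{16}\sigma^{16}\le2\rho^{16}+\frac14S$. So $S\le\frac83\rho^{16}\le5\rho^{16}$ and $\rho^{16}\ge\frac38S\ge\frac3{32}\sigma^{16}\ge2^{-16}\sigma^{16}$. Hence $|\rho|\ge\sigma/2\ge\omega_k>R$, so $\zeta(t)\notin\mathcal W$, which forces $D\ge2\rho^{18}$. Then $G\ge\rho^{38}S\ge(\sigma/2)^{38}\cdot\frac14\sigma^{16}=2^{-40}\sigma^{54}$.
\end{itemize}

\emph{Comparison.} Integrating over $I$ and using \eqref{eq:energy} with $J[\zeta]\le0$,
\[
2^{-41}(32q_k)^{-62}=2^{-41}\sigma^{62}\le5T_0R^{54}\le5T_0\,\omega_k^{54}=5T_0\,4^{54}q_k^{-27k/4},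
\]
that is, $q_k^{27k/4-62}\le5\cdot2^{41+310+108}\,T_0=5\cdot2^{459}T_0$. For $k\ge k_0\ge10$ we have $27k/4-62\ge5$ and $q_k\ge q_{k_0}$, which contradicts the choice of $k_0$. Hence $J[\zeta]>0$.
\end{proof}

The length of the closed range matters only in the inequality $\omega_k\le\sigma_k/2$ and in the last comparison, where $\omega_k^{54}$ has to be much smaller than $\sigma_k^{62}$; this is where the very good approximation of $\alpha$ by $p_k/q_k$ is used.

\begin{proof}[Proof of Theorems~\ref{thm:A} and~\ref{thm:B}]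
Local controllability of $(\Sigma)$ and $(\Sigma')$ follows from Proposition~\ref{prop:loops} and Lemma~\ref{lem:loops}. For the second assertion apply Lemma~\ref{lem:barrier} with $S=x_2^2+z_2^2$, $e=(0,0,i)$, for which $S(se)=s^2$, and the levels $h_k=\sigma_k^{16}$, $k\ge k_0$, given by Proposition~\ref{prop:barrier}.
\end{proof}

\section{Normal loops with a bounded number of switchings}\label{sec:normal}

We prove Theorem~\ref{thm:C}. Near one normal loop $(t,c)\in\mathcal N_K$, the implicit function theorem gives parameters that steer $a$ to $0$ and depend continuously on $a$ in a small ball; but as $a\to0$ they tend to $(t,c)$, not to $0$. To make the controls small we must use smaller and smaller loops as $a\to0$ and pass continuously from one to the next. An arc in $\mathcal N_K$ ending at $0$ makes this possible, and analyticity provides the arc.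

Recall that a subset $Z$ of an open set $V\subset\mathbb R^p$ is \emph{semianalytic} if every point of $V$ has a neighborhood in which $Z$ is a finite union of sets of the form $\{F_1=\dots=F_i=0,\ H_1>0,\dots,H_j>0\}$ with analytic $F$'s and $H$'s. The \emph{curve selection lemma} for semianalytic sets (\L ojasiewicz; see \cite{BM}) states: if $Z\subset V$ is semianalytic and $z_0\in V$ lies in the closure of $Z\setminus\{z_0\}$, then there is a continuous arc $\gamma:[0,s_1]\to V$ with $\gamma(0)=z_0$ and $\gamma(s)\in Z\setminus\{z_0\}$ for $s\in(0,s_1]$.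

\begin{proof}[Proof of Theorem~\ref{thm:C}]
\emph{The arc.} In the ball $V=\{|(t,c)|<h\}$ the set $\mathcal N_K$ is given by the analytic equations $\mathcal E(0,t,c)=0$, the inequalities $t_i>0$, and the positivity of the sum of the squares of the $n\times n$ minors of $\partial_{(t,c)}\mathcal E(0,t,c)$. So it is semianalytic, and it does not contain $0$. The curve selection lemma gives a continuous $\gamma:[0,s_1]\to V$ with $\gamma(0)=0$ and $\gamma(s)\in\mathcal N_K$ for $s>0$. Decreasing $s_1$, we may assume $s_1<h/2$ and $|\gamma|<h/2$.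

\emph{A square system along the arc.} The equation $\mathcal E(a,t,c)=0$ has many solutions; to single out one we perturb $\gamma(s)$ only in the directions orthogonal to the kernel of the differential. Let
\[
A(s)=\partial_{(t,c)}\mathcal E(0,\gamma(s)),\quad M(s)=A(s)A(s)^{\top},\quad F(a,s,\lambda)=\mathcal E\big(a,\gamma(s)+A(s)^{\top}\lambda\big),
\]
with $\lambda\in\mathbb R^n$. The maps $A,M$ are continuous on $[0,s_1]$. For $s>0$ we have $F(0,s,0)=0$, and $\partial_\lambda F(0,s,0)=M(s)$ is invertible because $A(s)$ has rank $n$. For $s\in(0,s_1]$ put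
\[
\Phi_{a,s}(\lambda)=\lambda-M(s)^{-1}F(a,s,\lambda),
\]
so that $\partial_\lambda\Phi_{0,s}(0)=0$ and the fixed points of $\Phi_{a,s}$ are the zeros of $F(a,s,\cdot)$.

\emph{Radii.} Since $M(s)$ may degenerate as $s\to0$, the estimates are uniform only on the compact intervals $I_j=[2^{-j-1}s_1,2^{-j}s_1]$, $j\ge0$. Given positive numbers $r_j$, there is a continuous positive function on $(0,s_1]$ that is at most $r_j$ on each $I_j$: take the function that is affine on each $I_j$, equals $r_0$ at $s_1$ if $r_0$ is first replaced by $\min(r_0,r_1)$, and equals $\min(r_{j-1},r_j)$ at $2^{-j}s_1$ for $j\ge1$. For each $j$ choose $r_j\in(0,h/2]$ such that $s\in I_j$, $|a|\le r_j$, $|\lambda|\le r_j$ imply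
\begin{equation}\label{eq:radii}
|A(s)^{\top}\lambda|\le s,\qquad\text{all $t$-components of }\gamma(s)+A(s)^{\top}\lambda\text{ are positive},\qquad\|\partial_\lambda\Phi_{a,s}(\lambda)\|\le\tfrac12 .
\end{equation}
The first two conditions can be met because on $I_j$ the matrix $A$ is bounded, while $s$ and the $t$-components of $\gamma(s)$ have positive lower bounds. The first condition gives $|\gamma(s)+A(s)^{\top}\lambda|<h$, so $F$ is defined; and then the third can be met because $\partial_\lambda\Phi_{a,s}(\lambda)$ is continuous in $(a,s,\lambda)$ and vanishes on the compact set $\{0\}\times I_j\times\{0\}$. Let $r:(0,s_1]\to(0,h/2]$ be continuous with $r\le r_j$ on $I_j$; then \eqref{eq:radii} holds whenever $|a|,|\lambda|\le r(s)$. Next, $M(s)^{-1}F(a,s,0)$ is continuous in $(a,s)$ and vanishes on $\{0\}\times I_j$, so there is $r'_j\in(0,\min_{I_j}r]$ such that its norm is at most $\frac12\min_{I_j}r$ for $s\in I_j$, $|a|\le r'_j$. Let $r'$ be continuous and positive with $r'\le r'_j$ on $I_j$. Then $r'\le r$, and $|\Phi_{a,s}(0)|\le\frac12r(s)$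 for $|a|\le r'(s)$.

\emph{Solving.} Let $\Omega=\{(a,s):0<s\le s_1,\ |a|\le r'(s)\}$. For $(a,s)\in\Omega$ the map $\Phi_{a,s}$ is $\frac12$-Lipschitz on the closed ball of radius $r(s)$, and maps it into itself because $|\Phi_{a,s}(\lambda)|\le|\Phi_{a,s}(0)|+\frac12|\lambda|\le r(s)$. By the contraction mapping principle there is exactly one $\lambda=\lambda(a,s)$ with $|\lambda|\le r(s)$ and $F(a,s,\lambda)=0$. The map $\lambda$ is continuous on $\Omega$: if $(a_j,s_j)\to(a,s)$ in $\Omega$, the sequence $\lambda(a_j,s_j)$ is bounded, and each of its limit points $\lambda^*$ satisfies $|\lambda^*|\le r(s)$ and $F(a,s,\lambda^*)=0$, hence equals $\lambda(a,s)$.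

\emph{Choosing the loop as a function of $|a|$.} For $s\in(0,s_1]$ let
\[
\delta(s)=\frac s{s_1}\min\Big(1,\min_{[s,s_1]}r'\Big).
\]
The second factor is continuous, positive and nondecreasing, so $\delta$ is continuous and strictly increasing; moreover $\delta\le r'$ and $\delta(s)\le s/s_1\to0$ as $s\to0$. Thus $\delta$ is a homeomorphism of $(0,s_1]$ onto $(0,\delta(s_1)]$. For $0<|a|\le\delta(s_1)$ put $s(a)=\delta^{-1}(|a|)$. Then $|a|=\delta(s(a))\le r'(s(a))$, so $(a,s(a))\in\Omega$ and we may set
\[
(t,c)(a)=\gamma(s(a))+A(s(a))^{\top}\lambda(a,s(a)),\qquad(t,c)(0)=0 .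
\]
This map is continuous for $a\ne0$ as a composition of continuous maps, and at $a=0$ because $s(a)\to0$ and $|(t,c)(a)|\le|\gamma(s(a))|+s(a)$ by \eqref{eq:radii}. Moreover $\mathcal E(a,(t,c)(a))=0$, and $t_i(a)>0$ for $a\ne0$.

\emph{The controls.} Given $\tau>0$, take $\varepsilon_0\in(0,\delta(s_1)]$ with $\sum_it_i(a)\le\tau$ for $|a|\le\varepsilon_0$. Let $T_i(a)=t_1(a)+\dots+t_i(a)$ and $T_0(a)=0$. For $|a|\le\varepsilon_0$ let $U(a)$ equal $c_i(a)$ on $[T_{i-1}(a),T_i(a))$ and $0$ on the rest of $(0,\tau)$; for $|a|>\varepsilon_0$ let $U(a)=U(\varepsilon_0a/|a|)$. For $|a|,|a'|\le\varepsilon_0$,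
\[
\|U(a)-U(a')\|_{L^1}\le\sum_{i=1}^K\Big(\tau|c_i(a)-c_i(a')|+|c_i(a')|\big(|T_{i-1}(a)-T_{i-1}(a')|+|T_i(a)-T_i(a')|\big)\Big),
\]
so $U$ is continuous into $L^1$, and $\sup_t|U(a)(t)|\le\max_i|c_i(a)|\to0$ as $a\to0$. For $|a|<\varepsilon_0$ the trajectory from $a$ is at $\mathcal E(a,(t,c)(a))=0$ at time $T_K(a)\le\tau$, and it stays there because $f(0,0)=0$.
\end{proof}

\begin{remark}\label{rem:analytic}
Beyond ordinary smoothness, analyticity is used only to obtain the arc $\gamma$, and it cannot be dropped. For the $C^\infty$ system of Example~\ref{ex:smooth} the conclusion of Theorem~\ref{thm:C} fails, yet $0\in\overline{\mathcal N_2}$. Indeed, for $a=4^{-k}$ small,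
\[
\int_0^{2a}Q\ge\tfrac a8e^{-4/(5a)}-ae^{-1/a}>0,\qquad\int_0^{3a}Q\le2ae^{-1/(2a)}-\tfrac a4e^{-2/(5a)}<0,
\]
so there is $p\in(2a,3a)$ with $\int_0^pQ=0$, and $Q(p)<0$. With $b=\sqrt p$ we have $\mathcal E(0,(s,s),(b,-b))=\big(0,\frac2b\int_0^{bs}Q\big)$, which vanishes at $s=b$ and has derivative $(0,2Q(p))$ in $s$ there, while the derivative of $\mathcal E$ in $t_2$ at that point is $(-b,Q(0))=(-b,0)$. So $(b,b,b,-b)\in\mathcal N_2$, and $b\to0$ as $k\to\infty$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{BM} Bierstone and Milman, \emph{Semianalytic and subanalytic sets}, Publ. IHES 67, 1988.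
\end{thebibliography}
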